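\title{A polynomial control system whose steering controls are discontinuous on a set of almost full measure}

\begin{abstract}
For a real analytic control system $\dot\xi=f(\xi)+ug(\xi)$, $|u|\le1$, it is known that if $q$ can be reached from $p$, then it can be reached with a control that is real analytic on an open dense set of times. We show that one cannot require in addition that the complement of this open set be a null set, or a countable set. For every $\varepsilon\in(0,1)$ we give a polynomial system on an open slab of $\mathbb R^8$ and points $p,q$ such that $q$ is reachable from $p$, while every control steering $p$ to $q$, however it is modified on a null set, is discontinuous at all density points of a compact set that fills the proportion $1-\varepsilon$ of the time interval. The end conditions confine the trajectories to an algebraic set, on which the state either rests or runs through one of countably many short cycles, each tied to its own moment of time, and the point $q$ is chosen so that cycles must occur densely.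
\end{abstract}

\section{The problem and the result}\label{sec:intro}

Let $M$ be a real analytic manifold and $f,g$ real analytic vector fields on $M$. We consider the control system
\[
\Sigma:\qquad \dot\xi=f(\xi)+u\,g(\xi),\qquad \xi\in M,\quad u\in[-1,1].
\]
A \emph{control} is a measurable function $u:I\to[-1,1]$ on a compact interval $I=[a,b]$. A \emph{trajectory} of $u$ is an absolutely continuous curve $\gamma:I\to M$ with $\dot\gamma(t)=f(\gamma(t))+u(t)g(\gamma(t))$ for almost every $t\in I$; it goes \emph{from $p$ to $q$} if $\gamma(a)=p$ and $\gamma(b)=q$, and we then say that $u$ \emph{steers} $p$ to $q$.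

Measurable controls are the right class for existence questions, since they are closed under weak limits. It is natural to ask how much of this generality is needed to reach a given point. In the plane, with $\dot t=1$ and $\dot x=u$, the point $(T,X)$ is reachable from the origin exactly when $|X|\le T$, and then the constant control $X/T$ reaches it. For a general analytic system the following is known: if there is a trajectory from $p$ to $q$, then there is one whose control $u$ has the property
\begin{itemize}
\item[(R)] $u$ is real analytic on an open dense subset of its interval of definition $I$.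
\end{itemize}
Property (R) is weak. Removing from $I$ open intervals of total length $\varepsilon|I|$ centered at the rational points leaves a closed nowhere dense set of measure at least $(1-\varepsilon)|I|$, and (R) says nothing about $u$ on such a set. It has been posed as an open problem whether the exceptional set can be made small in a stronger sense, that is, whether one of the following statements holds for every system $\Sigma$ and all $p,q\in M$.
\begin{itemize}
\item[(a)] If there is a trajectory from $p$ to $q$, then there is one whose control is real analytic on an open dense subset of $I$ whose complement in $I$ has Lebesgue measure zero.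
\item[(b)] The same, with ``countable'' in place of ``of Lebesgue measure zero''.
\end{itemize}
A countable set is null, so (b) implies (a). One might well guess that both hold. Only one good control is asked for among all those that steer $p$ to $q$; and if one pictures the exceptional times as switching times, their limit points, the limit points of those, and so on, one is led to expect a countable set. The guess is wrong: in the example below the exceptional set of \emph{every} steering control has almost full measure.

We write $|\cdot|$ for Lebesgue measure. A point $t$ is a \emph{density point} of a measurable set $K\subset\mathbb R$ if $|K\cap(t-h,t+h)|/(2h)\to1$ as $h\downarrow0$; by Lebesgue's density theorem almost every point of $K$ is a density point of $K$.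

\begin{theorem}\label{thm:main}
For every $\varepsilon\in(0,1)$ there are an open set $M\subset\mathbb R^8$, real-analytically diffeomorphic to $\mathbb R^8$, polynomial vector fields $f,g$ on $M$, and points $p,q\in M$ such that for the system $\dot\xi=f+ug$, $u\in[-1,1]$:
\begin{enumerate}
\item there is a trajectory from $p$ to $q$;
\item every trajectory from $p$ to $q$ has duration $1/60$, and for its control $u:I\to[-1,1]$ there is a compact set $K\subset I$ with $|K|\ge(1-\varepsilon)|I|$ such that every function $v$ with $v=u$ almost everywhere is discontinuous at every density point of $K$ in the interior of $I$.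
\end{enumerate}
\end{theorem}

\begin{corollary}\label{cor:main}
In the situation of Theorem~\ref{thm:main}, let $u:I\to[-1,1]$ steer $p$ to $q$ and let $V\subset I$ be open. If $u$ agrees almost everywhere on $V$ with a function continuous on $V$, then $|I\setminus V|\ge|K|>0$. Hence statements \textup{(a)} and \textup{(b)} are both false.
\end{corollary}

\begin{proof}
Let $v$ be the continuous function on $V$, extended by $v=u$ off $V$. Then $v=u$ almost everywhere, and $v$ is continuous at the points of $V$ in the interior of $I$. By Theorem~\ref{thm:main} none of these points is a density point of $K$, so $|V\cap K|=0$ by the density theorem, and $|I\setminus V|\ge|K|>0$. A real analytic function is continuous, so no control steering $p$ to $q$ is real analytic on an open set with null complement, and a fortiori on none with countable complement.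
\end{proof}

Section~\ref{sec:idea} explains the mechanism on a small system and lays out the plan. The system is defined in Section~\ref{sec:system}; Sections~\ref{sec:rigid}--\ref{sec:gaps} determine all trajectories that satisfy the end conditions; Sections~\ref{sec:reward} and~\ref{sec:proof} choose $q$ and finish the proof.

\section{The mechanism}\label{sec:idea}

\subsection{Two facts on Lipschitz functions}

A trajectory on a compact interval has bounded velocity, so it is a Lipschitz curve, and smooth functions of the state are Lipschitz functions of time. The control is only measurable, and the trajectory may pass from one piece of a constraint set to another on a complicated set of times. The following two facts let us differentiate identities that hold only on such sets.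

\begin{itemize}
\item[(T)] \emph{If a Lipschitz function vanishes on a measurable set $T\subset\mathbb R$, its derivative vanishes almost everywhere on $T$.} Indeed, almost every point of $T$ is a point of differentiability and a density point, hence a limit point, of $T$, and the difference quotients along $T$ are zero.
\item[(L)] \emph{Let $\ell$ be continuous on an interval that is covered by relatively closed sets $T_1,\dots,T_n$. If each restriction $\ell|_{T_i}$ is $\Lambda_0$-Lipschitz, then so is $\ell$.} We use induction on $n$, the case $n=1$ being trivial. Let $s<t$, say $s\in T_1$, and $s'=\max(T_1\cap[s,t])$. Then $|\ell(s')-\ell(s)|\le\Lambda_0(s'-s)$. If $s'<t$, then for $s''\in(s',t)$ the interval $[s'',t]$ is covered by $T_2,\dots,T_n$, so $|\ell(t)-\ell(s'')|\le\Lambda_0(t-s'')$; let $s''\downarrow s'$.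
\end{itemize}
All systems below contain the equation $\dot x=u$, and (T) gives once and for all
\begin{equation}\label{eq:zero}
u=0\quad\text{almost everywhere on }\{t: x(t)=0\}.
\end{equation}

\subsection{What end conditions can impose}

A counterexample must spoil all controls steering $p$ to $q$, and its only tools are the vector fields and the two points. Three added coordinates turn end conditions into global ones. The equation $\dot t=1$ fixes the duration and lets the other equations depend on time. An equation $\dot z=H$ with $H\ge0$ and $z(p)=z(q)$ forces the whole trajectory into the set $\{H=0\}$. An equation $\dot w=L$, with $w(q)$ equal to the largest value that can be attained, forces the trajectory to maximize the reward $\int L\,dt$.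

\subsection{A constraint that forces $u\in\{-1,0,1\}$}\label{sub:toy}

Consider $\dot x=u$, $\dot y_1=x$, $\dot y_2=x^3$, write $y=(y_1,y_2)$, $m(X)=(X,X^2/2)$, and put
\begin{equation}\label{eq:PG}
P=\Bigl(y_1-\frac{x^2}2,\;y_2-\frac{x^4}4\Bigr),\qquad
\Gamma=\Bigl(y_1+\frac{x^2}2,\;y_2+\frac{x^4}4\Bigr)=P+m(x^2).
\end{equation}
Differentiating,
\begin{equation}\label{eq:dot}
\dot P=(1-u)\,x\,(1,x^2),\qquad \dot\Gamma=(1+u)\,x\,(1,x^2).
\end{equation}
So $P$ is frozen while $u=1$, $\Gamma$ is frozen while $u=-1$, and both always move in the direction $(1,x^2)$. If $P$ or $\Gamma$ is confined to a plane curve, it can move only when $x^2$ equals the slope of the curve.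

\begin{example}\label{ex:toy}
Let $G=\Gamma_1^2-2\Gamma_2$, which vanishes exactly when $\Gamma$ lies on the parabola $\{m(A):A\in\mathbb R\}$, and impose $G\equiv0$ by means of $\dot z=G^2$. By \eqref{eq:dot}, $\dot G=2(1+u)x(\Gamma_1-x^2)$. So at almost every time $x=0$, or $u=-1$, or $\Gamma_1=x^2$. In the first case $u=0$ by \eqref{eq:zero}. In the last case $\Gamma=m(x^2)$, that is $P=0$, and (T) gives $(1-u)x=0$. Thus $u\in\{-1,0,1\}$ almost everywhere.

The state can rest at $x=y=0$ with $u=0$. It can also leave and come back. Take $u=1$ until $x=\beta$; then $P=0$ all along, and $\Gamma=m(\beta^2)$ on arrival. Take $u=-1$ until $x=-\beta$; then $\Gamma=m(\beta^2)$ all along, and $P=\Gamma-m(x^2)=0$ on arrival. Take $u=1$ until $x=0$; then $P=0$, and $y=0$ on arrival.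
\end{example}

The example shows how a constraint produces a rest state and closed paths from the rest state to itself. It also shows what is missing: the path $0\to\beta\to-\beta\to0$ is available in every size $\beta$ and at every time, so a reward for such paths can be collected with finitely many switchings.

\subsection{Plan of the construction}\label{sub:plan}

We add coordinates $c,d$ and further pieces to the constraint set so that the state either rests at $x=y=c=d=0$ or runs through a \emph{cycle}, the path of Figure~\ref{fig:cycle}, and the following holds.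
\begin{itemize}
\item[(A)] On a cycle $u\in\{-1,0,1\}$. A cycle has a label $(N_2,N_3)$, a pair of nonnegative integers, and the label determines a number $t^*$ that must lie in the time interval of the cycle. So a trajectory uses each label at most once.
\item[(B)] A cycle with nonnegative reward lasts at most $CN^{-3}$, where $N=N_2+N_3$, and on a thin slab $|x|<\delta$ only large $N$ occur.
\item[(C)] Every time interval contains a cycle with positive reward.
\end{itemize}
For a trajectory of maximal reward, (A) and (B) bound the total duration of the cycles by a tail of the convergent series $\sum C(N+1)N^{-3}$, so the set $K$ of rest times has almost full measure; by (C) it contains no interval. Near a density point of $K$ the control takes the value $0$ and one of the values $\pm1$ on sets of positive measure.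

The coordinate $c$ is a counter. It satisfies $\dot c=x^2G-x^6$, so along the path of Example~\ref{ex:toy}, where $G=0$, it drops by $\frac17(\beta^7+2\beta^7+\beta^7)=\frac47\beta^7$, and that path no longer returns to rest. The loss can only be recovered where $G>0$, on small up-and-down loops of two possible radii. Each loop recovers a small fraction of $\beta^7$, and the exact balance ties the size $\beta$ to the numbers $N_2,N_3$ of loops of the two kinds: only countably many sizes survive. The coordinate $d$ is a clock. Its equation contains $t$, and its return to $0$ says that a weighted average of the times of the cycle equals a number $t^*$ that depends only on the label. For large $N$, $t^*$ is close to a function of the ratio $N_3:N_2$. This is why two kinds of loops are needed: with one kind, the numbers $t^*$ would accumulate at a single time instead of being dense.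

\begin{figure}[t]
\centering
\begin{tikzpicture}[x=0.54cm,y=1cm,font=\footnotesize]
\draw[->] (-0.3,0)--(21,0) node[right]{$t$};
\draw[dotted] (0,1.9) node[left]{$\varrho$}--(20.2,1.9);
\draw[dotted] (0,1.5) node[left]{$\beta$}--(20.2,1.5);
\draw[dotted] (0,1.0) node[left]{$\sigma_3$}--(20.2,1.0);
\draw[dotted] (0,0.65) node[left]{$\sigma_2$}--(20.2,0.65);
\draw[dotted] (0,-0.65) node[left]{$-\sigma_2$}--(20.2,-0.65);
\draw[dotted] (0,-1.0) node[left]{$-\sigma_3$}--(20.2,-1.0);
\draw[dotted] (0,-1.5) node[left]{$-\beta$}--(20.2,-1.5);
\draw[dotted] (0,-1.9) node[left]{$-\varrho$}--(20.2,-1.9);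
\draw[thick] (0,0)--(1.5,1.5)--(4.9,-1.9)--(7.8,1.0)--(9.8,-1.0)--(11.45,0.65)--(12.75,-0.65)--(15.3,1.9)--(18.7,-1.5)--(20.2,0);
\node at (1.1,0.3) {$E^+$}; \node at (3.3,0.3) {$\mathcal D$}; \node at (6.5,0.3) {$\mathcal U$};
\node at (9.15,0.3) {$\mathcal V_3$}; \node at (10.55,0.3) {$\mathcal U$}; \node at (12.45,0.3) {$\mathcal V_2$};
\node at (14.3,0.3) {$\mathcal U$}; \node at (17.5,0.3) {$\mathcal D$}; \node at (19.1,-0.3) {$E^+$};
\draw[|-|] (1.5,-2.3)--node[below]{$\mathrm{I}^+$}(4.5,-2.3);
\draw[-|] (4.5,-2.3)--node[below]{$\mathrm{II}$}(15.7,-2.3);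
\draw[-|] (15.7,-2.3)--node[below]{$\mathrm{I}^-$}(18.7,-2.3);
\end{tikzpicture}
\caption{The coordinate $x$ along a cycle without pauses, drawn with one loop of radius $\sigma_3$ and one of radius $\sigma_2$ (not to scale; the cycles that occur have many loops). The slope is $u=\pm1$. Each leg is marked with the piece of the constraint set in which it runs, and the bottom line shows the three excursions from $E$ into which the cycle splits.}
\label{fig:cycle}
\end{figure}

\section{The system and its constraint set}\label{sec:system}

Throughout, $k=19$ and $\theta\in\{2,3\}$. The coordinates on $\mathbb R^8$ are $(t,x,y_1,y_2,c,d,z,w)$, and $M=\{|x|<\delta\}$; the substitution $x=\delta\tanh\zeta$ is an analytic diffeomorphism of $\mathbb R^8$ onto $M$. We use two constants: an absolute constant $\eta_0\in(0,\frac1{10}]$, fixed in Proposition~\ref{prop:j}, and the width $\delta>0$, which satisfies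
\begin{equation}\label{eq:delta}
\delta^2\le\eta_0^{k+1}
\end{equation}
and is fixed, depending on $\varepsilon$, in Section~\ref{sec:proof}.

\subsection{The four branches}

For $\eta\in\mathbb R$ we always write
\[
A=\eta^k,\qquad S=\eta^{k+1}=\eta A\ge0 ,
\]
and, with $P,\Gamma,m$ as in \eqref{eq:PG},
\begin{align*}
P_\eta&=m(A)-m(A+S)=\bigl(-S,\,-AS-\tfrac12S^2\bigr),\\
\Gamma^\theta_\eta&=m(A)-m(A+S)+m(\theta S)=\bigl((\theta-1)S,\,-AS+\tfrac{\theta^2-1}2S^2\bigr).
\end{align*}
These formulas record the frozen quantities along the path of Figure~\ref{fig:cycle}. If $x$ descends with $\Gamma=m(A)$ past $-\sqrt A$ to $-\sqrt{A+S}$ and the control then switches to $u=1$, then $P$ is frozen at $P_\eta$; if it switches back to $u=-1$ at $x=\sqrt{\theta S}$, then $\Gamma$ is frozen at $\Gamma^\theta_\eta$. Define the closed sets, called \emph{branches},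
\begin{gather*}
\mathcal U=\{P=P_\eta\text{ for some }\eta\in\mathbb R\},\qquad
\mathcal V_\theta=\{\Gamma=\Gamma^\theta_\eta\text{ for some }\eta\in\mathbb R\}\quad(\theta=2,3),\\
\mathcal D=\{\Gamma=m(A)\text{ for some }A\ge0,\ d=0,\ (7c-x^7)^2=4A^7\}.
\end{gather*}
They are zero sets of polynomials. With $G=\Gamma_1^2-2\Gamma_2$ put
\begin{gather*}
F_U=P_1^{2k+1}+\bigl(P_2+\tfrac12P_1^2\bigr)^{k+1},\qquad
F_2=\Gamma_1^{2k+1}-\bigl(\Gamma_2-\tfrac32\Gamma_1^2\bigr)^{k+1},\\
F_3=(\Gamma_1/2)^{2k+1}-\bigl(\Gamma_2-\Gamma_1^2\bigr)^{k+1},\\
H=F_U^2F_2^2F_3^2\Bigl[G^2+d^2+\bigl((7c-x^7)^2-4\Gamma_1^7\bigr)^2\Bigr]\ge0 .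
\end{gather*}

\begin{lemma}\label{lem:Z}
$F_U=0$ if and only if $P=P_\eta$ for some $\eta$, and $F_\theta=0$ if and only if $\Gamma=\Gamma^\theta_\eta$ for some $\eta$; in each case $\eta$ is unique. Hence $Z:=\{H=0\}=\mathcal U\cup\mathcal V_2\cup\mathcal V_3\cup\mathcal D$.
\end{lemma}

\begin{proof}
Consider the pair $(\Sigma_1,\Sigma_2)$ equal to $(-P_1,\,P_2+\frac12P_1^2)$ for $\mathcal U$ and to $\bigl(\frac{\Gamma_1}{\theta-1},\,\Gamma_2-\frac{\theta+1}{2(\theta-1)}\Gamma_1^2\bigr)$ for $\mathcal V_\theta$. In each case the polynomial vanishes if and only if $\Sigma_1^{2k+1}=\Sigma_2^{k+1}$, and $P=P_\eta$, respectively $\Gamma=\Gamma^\theta_\eta$, means $(\Sigma_1,\Sigma_2)=(\eta^{k+1},-\eta^{2k+1})$. Such a pair satisfies the equation because $k+1$ is even, and it determines $\eta$ because $2k+1$ is odd. Conversely let $\Sigma_1^{2k+1}=\Sigma_2^{k+1}$. Then $\Sigma_1\ge0$, and $\Sigma_1=0$ gives $\Sigma_2=0$ and $\eta=0$. If $\Sigma_1>0$, put $A_0=-\Sigma_2/\Sigma_1$; then $A_0^{k+1}=\Sigma_1^k$, and $\eta=\Sigma_1/A_0$ has $\eta^k=A_0$, $\eta^{k+1}=\Sigma_1$, $\eta^{2k+1}=-\Sigma_2$.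 Finally, the bracket in $H$ vanishes if and only if $\Gamma=m(A)$ with $A=\Gamma_1$, $d=0$ and $(7c-x^7)^2=4A^7$, and the last equation forces $A\ge0$.
\end{proof}

\subsection{The system}

The system $\dot\xi=f+ug$ has $g=\partial_x$ and reads
\begin{equation}\label{eq:system}
\begin{gathered}
\dot t=1,\qquad \dot x=u,\qquad \dot y_1=x,\qquad \dot y_2=x^3,\qquad \dot c=x^2G-x^6,\\
\dot d=x^2G\,(tx^2-y_1),\qquad \dot z=H,\qquad \dot w=100x^4-y_1^2 .
\end{gathered}
\end{equation}
The point $p$ has $t=\frac1{12}$ and all other coordinates $0$. We use the coordinate $t\in I_0=[\frac1{12},\frac1{10}]$ as time. A trajectory from $p$ to a point with $t=\frac1{10}$ and $x=y=c=d=z=0$, and $w$ arbitrary, is called \emph{admissible}. Since $\dot z=H\ge0$ and $z$ runs from $0$ to $0$, an admissible trajectory lies in $Z$ at all times. A state with $x=y=c=d=0$ is a \emph{rest state}; it has $P=0$, so it lies in $Z$, and $u=0$ keeps the state at rest with $z$ and $w$ constant.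

\subsection{Levels and intersections of branches}

The value $\eta=0$ is where the curves $P_\eta$, $\Gamma_\eta^\theta$ are singular, and it plays a separate part. Let
\[
E^+=\{P=0\}\subset\mathcal U,\qquad E^-=\{\Gamma=0\}\subset\mathcal V_2\cap\mathcal V_3,\qquad E=E^+\cup E^- .
\]
Since $\Gamma-P=m(x^2)$, a point of $E^+\cap E^-$ has $x=0$, and a point of $E$ with $x=0$ has $P=\Gamma=0$, so it lies in $E^+\cap E^-$ and has $y=0$.

A point of $Z\setminus E$ has one \emph{level} for each branch containing it: the number $\eta\ne0$ of Lemma~\ref{lem:Z} for $\mathcal U,\mathcal V_2,\mathcal V_3$, and $\Gamma_1^{1/k}>0$ for $\mathcal D$. Near each point of $\mathcal B\setminus E$, $\mathcal B$ a branch, the level on $\mathcal B$ is the restriction of a smooth function of the state, namely $-\Sigma_1^2/\Sigma_2$ in the notation of the last proof, where $\Sigma_2=-\eta^{2k+1}\ne0$, and $\Gamma_1^{1/k}$ on $\mathcal D$. A level is \emph{small} if $|\eta|<\eta_0$.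

On $\mathcal U$ we have $\Gamma=(x^2-S,\ \frac12x^4-AS-\frac12S^2)$, so $G=(x^2-S)^2-x^4+2AS+S^2=2S(A+S-x^2)$; the value on $\mathcal V_\theta$ is obtained by replacing $x^2$ with $\theta S$. Together with $y_1=P_1+\frac12x^2=\Gamma_1-\frac12x^2$ this gives
\begin{equation}\label{eq:table}
\begin{array}{c|cccc}
 & E^+ & \mathcal D & \mathcal U & \mathcal V_\theta\\ \hline
G & 0 & 0 & 2S(A+S-x^2) & 2S(A+S-\theta S)\\[2pt]
y_1 & \frac12x^2 & A-\frac12x^2 & -S+\frac12x^2 & (\theta-1)S-\frac12x^2
\end{array}
\end{equation}
and $G=0$ on $E^-$ as well. A trajectory can change branch only at a point common to two branches. The next lemma shows that at small levels the only such points are the turning points of Figure~\ref{fig:cycle} and their mirror images, and that the level does not jump there.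

\begin{lemma}\label{lem:meet}
In $M$ the following hold.
\begin{itemize}
\item[(i)] A point of $(\mathcal U\cap\mathcal D)\setminus E$ has equal levels on the two branches, and $x^2=A+S$.
\item[(ii)] A point of $(\mathcal U\cap\mathcal V_\theta)\setminus E$ has equal levels on the two branches, and $x^2=\theta S$.
\item[(iii)] At a point of $(\mathcal V_\theta\cap\mathcal D)\setminus E$ both levels equal $1/(\theta-1)\ge\frac12$.
\item[(iv)] At a point of $(\mathcal V_2\cap\mathcal V_3)\setminus E$ both levels have modulus at least $\frac12$.
\item[(v)] A point with $P=P_\eta$ or $\Gamma=\Gamma^\theta_\eta$, $\eta\ne0$, is not in $E$. A point of $\mathcal D$ with $A=\Gamma_1>0$ is in $E$ if and only if $x^2=A$, and then it is in $E^+$.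
\item[(vi)] A point of $Z\setminus E$ with a small level lies in at most one of $\mathcal D,\mathcal V_2,\mathcal V_3$, and all its levels are equal.
\end{itemize}
\end{lemma}

\begin{proof}
(i) Let $P=P_\eta$ and $\Gamma=m(A')$ with $A'>0$. Then $m(A')+m(A+S)=m(A)+m(x^2)$. Two pairs of numbers with the same sum and the same sum of squares coincide up to order, so either $A'=x^2$ and $S=0$, which means $P=0$ and is excluded, or $A'=A$ and $x^2=A+S$. In that case $\eta^k=A'$, so $\eta=(A')^{1/k}$.

(ii) Let $\eta,\eta'$ be the levels on $\mathcal U,\mathcal V_\theta$, with $A',S'$ belonging to $\eta'$. The first coordinate of $\Gamma^\theta_{\eta'}=P_\eta+m(x^2)$ gives $x^2=S+(\theta-1)S'$. Inserting this in the second,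
\[
-A'S'+\tfrac{\theta^2-1}2S'^2=-AS+(\theta-1)SS'+\tfrac{(\theta-1)^2}2S'^2,
\]
that is, $AS-A'S'=(\theta-1)S'(S-S')$. By \eqref{eq:delta}, $S,S'\le x^2<\eta_0^{k+1}$, so $\mu=\max(|\eta|,|\eta'|)$ satisfies $0<\mu<\frac1{10}$. For $\alpha\ge\alpha'\ge0$ we have $\alpha^{2k+1}-\alpha'^{2k+1}\ge\alpha^k(\alpha^{k+1}-\alpha'^{k+1})$, and therefore
\[
\mu^k|S-S'|\le\bigl||\eta|^{2k+1}-|\eta'|^{2k+1}\bigr|\le|AS-A'S'|\le2\mu^{k+1}|S-S'| .
\]
As $2\mu<1$, this gives $S=S'$, then $\eta^{2k+1}=\eta'^{2k+1}$, so $\eta=\eta'$ and $x^2=\theta S$.

(iii) Here $G=0$ and $S\ne0$, so \eqref{eq:table} gives $A=(\theta-1)S$, that is $\eta=1/(\theta-1)$; and $\Gamma_1=(\theta-1)S=\eta^k$.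

(iv) Let $\eta,\eta'$ be the levels on $\mathcal V_2,\mathcal V_3$. Comparing coordinates, $S=2S'$ and $-AS+\frac32S^2=-A'S'+4S'^2$, so $AS-A'S'=2S'^2$. Since $|\eta|\ge|\eta'|$, we have $|AS|=2|\eta|^k|\eta'|^{k+1}\ge2|\eta'|^{2k+1}$, hence $2|\eta'|^{2k+2}\ge|AS|-|A'S'|\ge|\eta'|^{2k+1}$ and $|\eta|\ge|\eta'|\ge\frac12$.

(v) Let $\eta\neq0$. Then $P_\eta\ne0$ and $\Gamma^\theta_\eta\ne0$. If $P=P_\eta$ and $\Gamma=0$, then $P_\eta=-m(x^2)$ gives $S=x^2$ and $AS=0$, which is false. If $\Gamma=\Gamma_\eta^\theta$ and $P=0$, then $G=0$, and as in (iii) $x^2=\Gamma_1=(\theta-1)^{-k}\ge2^{-k}>\delta^2$, which is impossible in $M$. On $\mathcal D$ with $A>0$ we have $\Gamma\ne0$, and $P=m(A)-m(x^2)$ vanishes exactly when $x^2=A$.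

(vi) If the point lies in $\mathcal D$ and some $\mathcal V_\theta$, then its levels on $\mathcal D$ and on each of $\mathcal V_2,\mathcal V_3$ containing it are at least $\frac12$ by (iii), and so is its level on $\mathcal U$, if any, by (i). If it lies in $\mathcal V_2\cap\mathcal V_3$ and not in $\mathcal D$, all levels have modulus at least $\frac12$ by (iv) and (ii). Neither case is compatible with a small level, and (i), (ii) give the equality.
\end{proof}

\section{Rigidity of the level}\label{sec:rigid}

The constraint set has to contain legs of all small sizes, because a polynomial cannot select countably many sizes accumulating at $0$. The danger is that a trajectory slides through this continuum of legs, with a control other than $\pm1$. By \eqref{eq:dot}, sliding requires that $x^2$ follow the slope of the curve $P_\eta$ or $\Gamma^\theta_\eta$. Either this slope is negative, or following it requires $|u|>1$. This is where the bound on the control is essential.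

For a trajectory $\gamma$ and a branch $\mathcal B$ we write $T_{\mathcal B}=\{t:\gamma(t)\in\mathcal B\}$, a relatively closed set of times.

\begin{lemma}\label{lem:rigid}
Let $\gamma$ be a trajectory in $Z\setminus E$ on an interval $J$, with a small level at some time. Then all levels at all times of $J$ equal one constant $\eta$. Moreover $(1-u)x=0$ almost everywhere on $T_{\mathcal U}$, and $(1+u)x=0$ almost everywhere on $T_{\mathcal D}\cup T_{\mathcal V_2}\cup T_{\mathcal V_3}$.
\end{lemma}

\begin{proof}
Let $\Omega$ be the set of $t\in J$ at which $\gamma(t)$ has a small level. By Lemma~\ref{lem:meet}(vi) all levels at a time $t\in\Omega$ equal one number $\ell(t)\ne0$. Let $t_0\in\Omega$. The branches are closed, so near $t_0$ the state lies only in branches that contain $\gamma(t_0)$, and on $T_{\mathcal B}$ the level is, near $t_0$, a smooth function of the Lipschitz curve $\gamma$. Hence $\Omega$ is open in $J$, $\ell$ is continuous on $\Omega$, and $\ell$ is locally Lipschitz by (L). We show that $\dot\ell=0$ almost everywhere on $\Omega\cap T_{\mathcal B}$ for each branch. Suppose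 instead that $B=\{t\in\Omega\cap T_{\mathcal B}:\dot\ell(t)\ne0\}$ has positive measure.

\emph{The branch $\mathcal U$.} We have $\partial_\eta P_\eta=-(k+1)\eta^k\,(1,\lambda(\eta))$ with $\lambda(\eta)=\frac{2k+1}{k+1}\eta^k+\eta^{k+1}$. Applying (T) to $P(t)-P_{\ell(t)}$ gives, almost everywhere on $B$,
\[
(1-u)\,x\,(1,x^2)=-(k+1)\ell^k\dot\ell\,(1,\lambda(\ell)),
\]
with nonzero first coordinates; so $x\ne0$ and $x^2=\lambda(\ell)$. If $-\frac1{10}<\ell<0$, then $\lambda(\ell)=\ell^k(\frac{39}{20}+\ell)<0$ because $k$ is odd, which is impossible. So $\ell>0$, and (T) applied to $x^2-\lambda(\ell)$ gives $2xu=\lambda'(\ell)\dot\ell=-L(1-u)x$ almost everywhere on $B$, where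
\[
L=\frac{\lambda'(\ell)}{(k+1)\ell^k}=\frac{k(2k+1)}{(k+1)^2\ell}+1>2 .
\]
Then $u=L/(L-2)>1$, which is impossible.

\emph{The branches $\mathcal V_\theta$.} Here $\partial_\eta\Gamma^\theta_\eta=(\theta-1)(k+1)\eta^k\,(1,\Lambda(\eta))$ with $\Lambda(\eta)=-\frac{2k+1}{(k+1)(\theta-1)}\eta^k+(\theta+1)\eta^{k+1}$. By (T), almost everywhere on $B$ we have $(1+u)x=(\theta-1)(k+1)\ell^k\dot\ell\ne0$ and $x^2=\Lambda(\ell)$. If $0<\ell<\frac1{10}$, then $\Lambda(\ell)\le\ell^k(-\frac{39}{40}+\frac4{10})<0$, which is impossible. So $\ell<0$, and (T) applied to $x^2-\Lambda(\ell)$ gives $2xu=\Lambda'(\ell)\dot\ell=\hat L(1+u)x$, where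
\[
\hat L=\frac{\Lambda'(\ell)}{(\theta-1)(k+1)\ell^k}=\frac{k(2k+1)}{(k+1)^2(\theta-1)^2|\ell|}+\frac{\theta+1}{\theta-1}>2 .
\]
Then $u=-\hat L/(\hat L-2)<-1$, which is impossible.

\emph{The branch $\mathcal D$.} Applying (T) to $\Gamma(t)-m(\ell(t)^k)$ gives $(1+u)x(1,x^2)=k\ell^{k-1}\dot\ell\,(1,\ell^k)$ almost everywhere on $B$. So $x^2=\ell^k$, and $\gamma(t)\in E$ by Lemma~\ref{lem:meet}(v), which is excluded.

Thus $\ell$ is a constant $\eta$ on each component of $\Omega$. If $t_*\in J$ is an end point of such a component, some branch $\mathcal B$ contains $\gamma(t)$ for a sequence of times $t\to t_*$ in the component. Then $\gamma(t_*)\in\mathcal B\setminus E$ has level $\eta$ by continuity, so $t_*\in\Omega$. Hence the component is closed and open in $J$, and $\Omega=J$. Finally $P$ is constant on $T_{\mathcal U}$ and $\Gamma$ is constant on each of the other three sets, and the last assertion follows from (T) and \eqref{eq:dot}.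
\end{proof}

Lemma~\ref{lem:rigid} needs a small level to start from, and it says nothing about $E$. The next lemma shows that there is only one way to leave $E$: the switch from $u=1$ to $u=-1$ of Example~\ref{ex:toy}. The argument compares the direction $(1,x^2)$ of the motion of $P$ or $\Gamma$ with the horizontal tangents of the curves at the origin.

\begin{lemma}\label{lem:leave}
Let $\gamma$ be a trajectory in $Z$ on $[s_1,s_2)$ with $\gamma(s_1)\in E$ and $\gamma\notin E$ on $(s_1,s_2)$. Then $\gamma(s_1)\in E^+\cap\mathcal D$ and $x(s_1)\ne0$. All levels on $(s_1,s_2)$ equal a constant $\eta\in(0,\eta_0)$ with $\eta^k=x(s_1)^2$, and just after $s_1$ the state lies in $\mathcal D$ and in no other branch.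
\end{lemma}

\begin{proof}
Put $X_0=x(s_1)^2$.

\emph{Case $X_0=0$.} Then $P,\Gamma\to0$ as $t\downarrow s_1$. The level satisfies $|\eta|^{k+1}=-P_1$ on $\mathcal U$, $|\eta|^{k+1}=\Gamma_1/(\theta-1)$ on $\mathcal V_\theta$ and $\eta^k=\Gamma_1$ on $\mathcal D$, so the levels tend to $0$. In particular they become small, and by Lemma~\ref{lem:rigid} they equal a nonzero constant, a contradiction.

\emph{Case $X_0>0$, $\gamma(s_1)\in E^-$.} Then $P(s_1)=-m(X_0)\ne0$, so $\gamma(s_1)\notin\mathcal U$ by Lemma~\ref{lem:meet}(v), and just after $s_1$ the state is in $\mathcal V_2\cup\mathcal V_3\cup\mathcal D$. There $x$ has a fixed sign, $x^2\ge X_0/2$, and $\Gamma(t)=\int_{s_1}^t(1+u)x\,(1,x^2)\,ds\ne0$. Since $1+u\ge0$, the weight $(1+u)x$ has a fixed sign; hence $\Gamma_1\neq0$, and $\Gamma_2/\Gamma_1$ is a weighted average of values of $x^2$, so $\Gamma_2/\Gamma_1\ge X_0/2$. But $\Gamma_2/\Gamma_1$ equals $-\frac{A}{\theta-1}+\frac{\theta+1}2S$ on $\mathcal V_\theta$ and $\frac12\Gamma_1$ on $\mathcal D$, and these tend to $0$ as $\Gamma\to0$, a contradiction.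

\emph{Case $X_0>0$, $\gamma(s_1)\in E^+$.} Then $\Gamma(s_1)=m(X_0)\ne0$, so $\gamma(s_1)\notin\mathcal V_\theta$ by Lemma~\ref{lem:meet}(v), and just after $s_1$ the state is in $\mathcal U\cup\mathcal D$. Now $P(t)=\int_{s_1}^t(1-u)x\,(1,x^2)\,ds\ne0$ with $1-u\ge0$, so $P_1\neq 0$ and $P_2/P_1\ge X_0/2$, whereas on $\mathcal U$ the ratio $P_2/P_1=A+\frac12S$ tends to $0$ as $P\to0$. So just after $s_1$ the state is in $\mathcal D$ only, and $\gamma(s_1)\in\mathcal D$ since $\mathcal D$ is closed. The level $\Gamma_1^{1/k}$ tends to $X_0^{1/k}$, and $X_0<\delta^2<\eta_0^k$ by \eqref{eq:delta}. So the level is small, and by Lemma~\ref{lem:rigid} it is constant, equal to $X_0^{1/k}$.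
\end{proof}

\section{Excursions from $E$}\label{sec:exc}

Let $\gamma$ be admissible. An \emph{excursion} is a component $(s_1,s_2)$ of the open set $\{t\in I_0:\gamma(t)\notin E\}$. The states at the end points of $I_0$ are rest states, so $\gamma(s_1),\gamma(s_2)\in E$, and by Lemma~\ref{lem:leave} the excursion has a constant level $\eta\in(0,\eta_0)$. Put
\[
\beta=\sqrt A,\qquad \varrho=\sqrt{A+S},\qquad \sigma_\theta=\sqrt{\theta S};\qquad\text{then}\quad \sigma_2<\sigma_3<\beta<\varrho\le1.05\,\beta,
\]
because $3\eta<1$ and $1+\eta\le1.1$. By Lemma~\ref{lem:rigid} and \eqref{eq:zero}, on an interval of times spent in $\mathcal U$ we have $\dot x=1$ where $x\ne0$ and $\dot x=0$ where $x=0$, almost everywhere. So $x$ is nondecreasing, the set where $x=0$ is empty, a point or an interval, and elsewhere the slope is $1$. On an interval spent in $\mathcal D$ or in $\mathcal V_\theta$ the same holds with slope $-1$. An interval on which $x=0$ is called a \emph{pause}; by \eqref{eq:system}, $y,c,d$ are constant during a pause.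

A \emph{junction time} is a time in $(s_1,s_2)$ at which the state lies in two branches. By Lemma~\ref{lem:meet} these are $\mathcal U$ and $\mathcal D$, with $|x|=\varrho$, or $\mathcal U$ and $\mathcal V_\theta$, with $|x|=\sigma_\theta$. A measurable control might a priori chatter between two branches; it does not.

\begin{lemma}\label{lem:finite}
Just before $s_2$ the state lies in $\mathcal D$ only; $\gamma(s_2)\in E^+\cap\mathcal D$ and $|x(s_2)|=\beta$. There are finitely many junction times.
\end{lemma}

\begin{proof}
If $\gamma(t)\in\mathcal U$ for a sequence of times $t\uparrow s_2$, then $P(s_2)=P_\eta$, contradicting Lemma~\ref{lem:meet}(v); if $\gamma(t)\in\mathcal V_\theta$ for such a sequence, then $\Gamma(s_2)=\Gamma^\theta_\eta$, with the same contradiction. So the state is in $\mathcal D$ only just before $s_2$, $\gamma(s_2)\in\mathcal D$ with $\Gamma_1=A$, and Lemma~\ref{lem:meet}(v) gives the first assertion.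

Let $\tau$ be a junction time, $\gamma(\tau)\in\mathcal U\cap\mathcal B$, and $x_J=x(\tau)\ne0$. Choose $h>0$ such that on $(\tau-h,\tau+h)$ the state lies in no branch other than $\mathcal U,\mathcal B$ and $x$ has the sign of $x_J$. Let $Q$ be the set of junction times in this interval. Then $x=x_J$ on $Q$, and $|Q|=0$ because both $u=1$ and $u=-1$ hold almost everywhere on $Q$. Let $(\alpha,\omega)$ be a component of $(\tau,\tau+h)\setminus Q$; then $\alpha\in Q$. The interval $(\alpha,\omega)$ is covered by the relatively closed sets $T_{\mathcal U},T_{\mathcal B}$, which are disjoint there, so it lies in one of them. Hence $x$ has slope $1$ or $-1$ on all of it, $x(\omega)\ne x(\alpha)=x_J$, and $\omega\notin Q$, which forces $\omega=\tau+h$. So there is only one component, $(\tau,\alpha]\subset Q$ is null, and $\alpha=\tau$. On the left, a component $(\alpha,\omega)$ of $(\tau-h,\tau)\setminus Q$ has $\omega\in Q$, hence $\alpha\notin Q$ by the same monotonicity, so $\alpha=\tau-h$ and $\omega=\tau$. Thus $Q=\{\tau\}$. The junction times are isolated, form a relatively closed subset of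 $(s_1,s_2)$, and stay away from $s_1$ and $s_2$; so they are finite in number.
\end{proof}

Between consecutive junction times the state lies in exactly one branch at each time, and by connectedness in the same one. Merging consecutive intervals with the same branch, we see that the excursion is a finite succession of \emph{legs}, the first and the last in $\mathcal D$, and that a switch from one leg to the next occurs only at a junction time. On a $\mathcal D$-leg $(7c-x^7)^2=4\beta^{14}$, so by continuity
\[
7c-x^7=-2e\beta^7
\]
with a constant \emph{sign} $e=\pm1$.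

A \emph{zigzag} of level $\eta$ is a trajectory on an interval $[t_-,t_+]$ that consists of $N+1$ legs with $P=P_\eta$ alternating with $N\ge0$ legs with $\Gamma=\Gamma^{\theta_i}_\eta$, $i=1,\dots,N$, on which $x$ runs
\[
-\varrho\ \nearrow\ \sigma_{\theta_1}\ \searrow\ -\sigma_{\theta_1}\ \nearrow\ \sigma_{\theta_2}\ \searrow\ \cdots\ \searrow\ -\sigma_{\theta_N}\ \nearrow\ \varrho
\]
with slope $1$ on the $\mathcal U$-legs and $-1$ on the $\mathcal V_{\theta_i}$-legs, apart from at most one pause on each leg. Its \emph{label} is $(N_2,N_3)$, where $N_\theta$ is the number of $i$ with $\theta_i=\theta$, and $N=N_2+N_3$.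

\begin{proposition}\label{prop:types}
Every excursion is of one of two types.
\begin{itemize}
\item[I.] $x(s_1)=\beta$: a single $\mathcal D$-leg from $\beta$ to $x(s_2)=-\beta$.
\item[II.] $x(s_1)=-\beta$: a $\mathcal D$-leg from $-\beta$ to $-\varrho$, a zigzag, and a $\mathcal D$-leg from $\varrho$ to $x(s_2)=\beta$.
\end{itemize}
\end{proposition}

\begin{proof}
Let $x(s_1)=\beta$. On the first leg $x$ decreases from $\beta$, and no switch is possible while $|x|<\varrho$. By Lemma~\ref{lem:meet}(v) the state is in $E$ when $x$ reaches $-\beta$, and by Lemma~\ref{lem:finite} the excursion cannot end earlier.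

Let $x(s_1)=-\beta$. On the first leg $x<-\beta$, so it is not the last leg, and it ends with a switch to $\mathcal U$ at $x=-\varrho$. Consider a $\mathcal U$-leg that starts at $-\varrho$ or at $-\sigma_\theta$. It is not the last leg, and $x>-\varrho$ after its start, so it ends with a switch at $\pm\sigma_{\theta'}$ or at $\varrho$. After a switch to $\mathcal V_{\theta'}$ at $-\sigma_{\theta'}$ we would have $x<-\sigma_{\theta'}$, no further switch would be possible, and the last leg would not be in $\mathcal D$. After a switch to $\mathcal V_{\theta'}$ at $\sigma_{\theta'}$ the $\mathcal V_{\theta'}$-leg is not the last one and $x<\sigma_{\theta'}$ on it, so it ends with a switch to $\mathcal U$ at $-\sigma_{\theta'}$. As the legs are finite in number, some $\mathcal U$-leg ends with a switch to $\mathcal D$ at $\varrho$. Then $x$ decreases without meeting a junction until $x=\beta$, where the state is in $E$.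
\end{proof}

\section{The counter and the clock}\label{sec:eq}

An excursion of type II leaves $\mathcal D$ and returns to it, and membership in $\mathcal D$ prescribes $c$ and $d$. This gives two equations, which we now compute. Put
\[
r=\eta^{-5/2},\qquad n_\theta=\theta^{3/2}N_\theta,\qquad n=n_2+n_3,\qquad \Theta=\frac{2n_2+3n_3}n\in[2,3]\quad(n>0).
\]
All bounds $O(\cdot)$ and constants $C$ are absolute: they hold for $0<\eta\le\frac1{10}$ and do not depend on the label, on $\eta_0$ or on $\delta$.

\subsection{Increments along a zigzag}

Every leg of a zigzag crosses $x=0$. Cutting it there and discarding the pause, we obtain an incoming and an outgoing \emph{half-leg}. A half-leg $h$ has a radius $\rho_h\in\{\varrho,\sigma_2,\sigma_3\}$, the largest value of $|x|$ on it, and a time $t_h\in(t_-,t_+)$ at which it is at $x=0$. By \eqref{eq:table}, $G$ is a function $G_h(|x|)$ on $h$, equal to $2S(\varrho^2-x^2)$ on $\mathcal U$ and to the constant $2S(\varrho^2-\sigma_\theta^2)$ on $\mathcal V_\theta$. Let $\mu_h=\int_0^{\rho_h}s^4G_h(s)\,ds>0$.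

\begin{lemma}\label{lem:incr}
For a zigzag of level $\eta\in(0,\frac1{10}]$ and label $(N_2,N_3)$,
\begin{align}
c(t_+)-c(t_-)&=\beta^7\Bigl[\eta^{5/2}\sum_\theta n_\theta b_\theta(\eta)+\tfrac8{15}\eta(1+\eta)^{5/2}-\tfrac27(1+\eta)^{7/2}\Bigr],\label{eq:dc}\\
d(t_+)-d(t_-)&=\sum_h\mu_ht_h-Y,\qquad \sum_h\mu_h=W,\label{eq:dd}
\end{align}
where $W=AS^{7/2}\bigl(rW_0+\sum_\theta n_\theta W_\theta\bigr)$, $Y=AS^{7/2}\bigl(rY_0+\sum_\theta n_\theta Y_\theta\bigr)$ and
\begin{gather*}
b_\theta=\tfrac83(1+\eta)-\tfrac{32}{15}\theta\eta-\tfrac47\theta^2\eta,\\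
W_0=\tfrac8{35}(1+\eta)^{7/2},\qquad W_\theta=\tfrac85\theta(1+\eta)-\tfrac{48}{35}\theta^2\eta,\\
Y_0=\tfrac4{35}(1+\eta)^{7/2}-\tfrac8{15}\eta(1+\eta)^{5/2},\qquad
Y_\theta=\tfrac43(\theta-2)(1+\eta)+\theta\bigl(\tfrac{32}{15}-\tfrac{128}{105}\theta\bigr)\eta .
\end{gather*}
In particular the increment of $c$ and the numbers $W,Y$ depend only on $\eta$ and the label.
\end{lemma}

\begin{proof}
All integrands below vanish at $x=0$, so pauses contribute nothing and $dt=|dx|$. The incoming $\mathcal U$-half-legs have the radii $\varrho,\sigma_{\theta_1},\dots,\sigma_{\theta_N}$ and cover $x<0$; the outgoing ones have the radii $\sigma_{\theta_1},\dots,\sigma_{\theta_N},\varrho$ and cover $x>0$. So for integrating a function of $x$, the $\mathcal U$-legs amount to one passage through $[-\varrho,\varrho]$ and $N_\theta$ passages through $[-\sigma_\theta,\sigma_\theta]$. We call one such passage through $[-\sigma_\theta,\sigma_\theta]$ together with one $\mathcal V_\theta$-leg a \emph{loop}, and write $\sigma=\sigma_\theta$. For $i=2,4$ the integrals of $x^iG$ are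
\[
\begin{array}{c|ccc}
 & \mathcal U,\ [-\varrho,\varrho] & \mathcal U,\ [-\sigma,\sigma] & \mathcal V_\theta,\ [-\sigma,\sigma]\\ \hline
\int x^2G & \frac8{15}S\varrho^5 & \frac43S\varrho^2\sigma^3-\frac45S\sigma^5 & \frac43S\varrho^2\sigma^3-\frac43S\sigma^5\\[3pt]
\int x^4G & \frac8{35}S\varrho^7 & \frac45S\varrho^2\sigma^5-\frac47S\sigma^7 & \frac45S\varrho^2\sigma^5-\frac45S\sigma^7
\end{array}
\]

\emph{The counter.} Since $\dot c=x^2G-x^6$ and $\int_{-\rho}^\rho x^6dx=\frac27\rho^7$,
\[
c(t_+)-c(t_-)=\tfrac8{15}S\varrho^5-\tfrac27\varrho^7+\sum_\theta N_\theta\Bigl[\tfrac83S\varrho^2\sigma_\theta^3-\tfrac{32}{15}S\sigma_\theta^5-\tfrac47\sigma_\theta^7\Bigr].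
\]
Inserting $S=\eta\beta^2$, $\varrho^2=(1+\eta)\beta^2$, $\sigma_\theta^2=\theta\eta\beta^2$, the bracket becomes $\beta^7\eta^{5/2}\theta^{3/2}b_\theta$, and \eqref{eq:dc} follows.

\emph{The clock.} We have $\dot d=t\,x^4G-x^2y_1G$. On a half-leg $h$ the state is at distance $s$ from $x=0$ at the time $t_h-s$ (incoming) or $t_h+s$ (outgoing), so $\int_ht\,x^4G\,dt=\mu_ht_h\mp\int_0^{\rho_h}s^5G_h(s)\,ds$. The last terms cancel in the sum over $h$: the incoming and the outgoing $\mathcal U$-half-legs have the same list of radii and the same function $G_h$, and the two halves of a $\mathcal V_\theta$-leg have the same radius. This gives \eqref{eq:dd} with $W=\int x^4G\,dt$ and $Y=\int x^2y_1G\,dt$. From the table,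
\[
W=\tfrac8{35}S\varrho^7+\sum_\theta N_\theta\Bigl[\tfrac85S\varrho^2\sigma_\theta^5-\tfrac{48}{35}S\sigma_\theta^7\Bigr].
\]
For $Y$ use $y_1=-S+\frac12x^2$ on $\mathcal U$ and $y_1=(\theta-1)S-\frac12x^2$ on $\mathcal V_\theta$. The passage through $[-\varrho,\varrho]$ contributes $\frac4{35}S\varrho^7-\frac8{15}S^2\varrho^5$. A loop contributes
\begin{multline*}
-\tfrac43S^2\varrho^2\sigma^3+\tfrac45S^2\sigma^5+\tfrac25S\varrho^2\sigma^5-\tfrac27S\sigma^7\\
+\tfrac43(\theta-1)\bigl(S^2\varrho^2\sigma^3-S^2\sigma^5\bigr)-\tfrac25S\varrho^2\sigma^5+\tfrac25S\sigma^7 .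
\end{multline*}
The terms in $S\varrho^2\sigma^5$ cancel, and $\sigma^7=\theta S\sigma^5$ turns the rest into $\frac43(\theta-2)S^2\varrho^2\sigma^3+(\frac{32}{15}-\frac{128}{105}\theta)S^2\sigma^5$, because $\frac45+\frac43=\frac{32}{15}$ and $-\frac43-\frac27+\frac25=-\frac{128}{105}$. It remains to divide by $AS^{7/2}$. The quotients of $S\varrho^7$, $S^2\varrho^5$, $S\varrho^2\sigma^5$, $S\sigma^7$, $S^2\varrho^2\sigma^3$, $S^2\sigma^5$ are, in this order, $r(1+\eta)^{7/2}$, $r\eta(1+\eta)^{5/2}$, $\theta^{5/2}(1+\eta)$, $\theta^{7/2}\eta$, $\theta^{3/2}(1+\eta)$, $\theta^{5/2}\eta$.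
\end{proof}

\subsection{The two equations}

Consider an excursion of type II, let $e,e'$ be the signs of its first and last leg, and $j=(e-e')/2\in\{-1,0,1\}$. At the ends of its zigzag $7c(t_-)=-\varrho^7-2e\beta^7$ and $7c(t_+)=\varrho^7-2e'\beta^7$, so $c(t_+)-c(t_-)=\frac27\varrho^7+\frac47j\beta^7$. By \eqref{eq:dc} this is equivalent to the \emph{counter equation}
\begin{equation}\label{eq:counter}
\sum_\theta n_\theta b_\theta(\eta)=rR_j(\eta),\qquad R_j=\tfrac47(1+\eta)^{7/2}+\tfrac47j-\tfrac8{15}\eta(1+\eta)^{5/2}.
\end{equation}
Also $d(t_\pm)=0$, which by \eqref{eq:dd} is the \emph{clock equation}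
\begin{equation}\label{eq:clock}
\frac{\sum_h\mu_ht_h}{\sum_h\mu_h}=t^*,\qquad t^*:=\frac YW .
\end{equation}
The left side is an average with positive weights of times in $(t_-,t_+)$; the right side does not depend on the timing. We record some bounds on $[0,\frac1{10}]$. Since $b_2=\frac83-\frac{136}{35}\eta$, $b_3=\frac83-\frac{932}{105}\eta$ and $R_1'=(1+\eta)^{3/2}(\frac{22}{15}+\frac2{15}\eta)$,
\begin{equation}\label{eq:bounds}
\tfrac32\le b_\theta\le\tfrac83,\qquad |b_\theta'|\le9\le6b_\theta,\qquad 0<R_1'<2,\qquad \tfrac87\le R_1<\tfrac32 .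
\end{equation}

\begin{lemma}\label{lem:tstar}
There is an absolute constant $C_0$ such that, whenever $\eta\in(0,\frac1{10}]$, $(N_2,N_3)$ and $j$ satisfy \eqref{eq:counter}, the number $t^*=Y/W$ differs by at most $C_0\eta$ from
\[
\frac{5\Theta-9}{6\Theta+2}\quad(j=1),\qquad \frac{5\Theta-8}{6\Theta+4}\quad(j=0),\qquad \frac12\quad(j=-1).
\]
For $j=0,1$ we have $n>0$.
\end{lemma}

\begin{proof}
On $[0,\frac1{10}]$ the functions $b_\theta,R_j,W_0,W_\theta,Y_0,Y_\theta$ are smooth, $W_0\ge\frac8{35}$, and $W_\theta\ge\theta(\frac85-\frac{48}{35}\cdot\frac3{10})>1$.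

Let $j\in\{0,1\}$. Then $R_j\ge R_0=(1+\eta)^{5/2}(\frac47+\frac4{105}\eta)\ge\frac47$, so $n>0$. Averaging with the weights $n_\theta/n$, whose mean of $\theta$ is $\Theta$, we get
\[
\frac1n\sum n_\theta b_\theta=\tfrac83+O(\eta),\quad \frac1n\sum n_\theta W_\theta=\tfrac85\Theta+O(\eta),\quad \frac1n\sum n_\theta Y_\theta=\tfrac43(\Theta-2)+O(\eta).
\]
Since $R_j=\frac47(1+j)+O(\eta)$, equation \eqref{eq:counter} gives $r/n=\nu_j+O(\eta)$ with $\nu_1=\frac73$, $\nu_0=\frac{14}3$. Dividing $Y$ and $W$ by $nAS^{7/2}$, which leaves a denominator larger than $1$,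
\[
t^*=\frac{\frac4{35}\nu_j+\frac43(\Theta-2)}{\frac8{35}\nu_j+\frac85\Theta}+O(\eta).
\]
Multiplying numerator and denominator by $\frac{15}4$ gives $\frac{1+5(\Theta-2)}{2+6\Theta}$ for $j=1$ and $\frac{2+5(\Theta-2)}{4+6\Theta}$ for $j=0$.

Let $j=-1$. Then $R_{-1}(0)=0$, so $R_{-1}=O(\eta)$, and \eqref{eq:counter} and \eqref{eq:bounds} give $n/r\le\frac23|R_{-1}|=O(\eta)$. Dividing $Y$ and $W$ by $rAS^{7/2}$, which leaves a denominator at least $\frac8{35}$, we get $t^*=\frac{4}{35}\big/\frac8{35}+O(\eta)$.
\end{proof}

Both fractions increase with $\Theta$. On $[2,3]$ the first runs from $\frac1{14}$ to $\frac3{10}$, and the second starts at $\frac18$. The interval $I_0=[\frac1{12},\frac1{10}]$ was chosen inside $(\frac1{14},\frac18)$: all its points are limits for $j=1$, and none is a limit for $j=0$ or $j=-1$.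

\begin{proposition}\label{prop:j}
Fix $\eta_0\in(0,\frac1{10}]$ with $C_0\eta_0\le\frac1{40}$. Every excursion of type \textup{II} of an admissible trajectory has $j=1$, that is, $e=+1$ and $e'=-1$.
\end{proposition}

\begin{proof}
By \eqref{eq:clock}, $t^*<\frac1{10}$. By Lemma~\ref{lem:tstar}, $j=0$ or $j=-1$ would give $t^*\ge\frac18-C_0\eta>\frac18-\frac1{40}=\frac1{10}$.
\end{proof}

\begin{lemma}\label{lem:label}
For each label $(N_2,N_3)$, equation \eqref{eq:counter} with $j=1$ has at most one solution $\eta\in(0,\eta_0)$, and it has one if $N\ge\eta_0^{-5/2}$. A solution satisfies $N\ge1$ and $N\le r\le13N$; in particular $\eta\le N^{-2/5}$.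
\end{lemma}

\begin{proof}
The solutions are the zeros of $\Phi(\eta)=\eta^{5/2}\sum n_\theta b_\theta-R_1$. At a zero, \eqref{eq:bounds} gives
\[
\Phi'=\frac5{2\eta}R_1+\eta^{5/2}\sum n_\theta b_\theta'-R_1'\ge R_1\Bigl(\frac5{2\eta}-6\Bigr)-2\ge\tfrac87\cdot19-2>0 .
\]
So zeros are isolated, and two zeros would give two consecutive ones; but $\Phi$ is positive just after the first and negative just before the second, so it would vanish in between. For existence, $\Phi(0)=-\frac87$ and $\Phi(\eta_0)>\frac32(n\eta_0^{5/2}-1)\geq0$ if $N\ge\eta_0^{-5/2}$, as $n\ge N$. At a solution $r=\sum n_\theta b_\theta/R_1$ lies between $n\ge N$ and $\frac73n\le\frac73\,3^{3/2}N\le13N$, and $N\ge1$ because $r>0$.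
\end{proof}

Thus, for the excursions that occur, the label determines the level $\eta$, hence the radii $\beta,\varrho,\sigma_\theta$ and the number $t^*$.

\section{Gaps}\label{sec:gaps}

Let $\gamma$ be admissible and let
\[
K=\{t\in I_0:\ x=y=c=d=0\}
\]
be its set of rest times, a closed set containing the end points of $I_0$. A \emph{gap} is a component $(a,b)$ of $I_0\setminus K$; then $a,b\in K$. We have to find all ways of joining excursions by motion inside $E$ into a path from rest to rest. The quantity that governs this is
\[
\kappa=7c+x^7 .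
\]

\begin{lemma}\label{lem:inE}
Let $\gamma\in E$ on $[\tau_1,\tau_2]$, $\tau_1\le\tau_2$, with $\gamma(\tau_1),\gamma(\tau_2)\in E^+$. Then on $[\tau_1,\tau_2]$ the state is in $E^+$, $\kappa$ and $d$ are constant, and $x$ is nondecreasing with slope $1$ where $x\ne0$.
\end{lemma}

\begin{proof}
Suppose that $\gamma(t)\notin E^+$ for some $t$, and let $(\alpha,\omega)$ be the component of $t$ in $\{s\in [\tau_1,\tau_2]:\gamma(s)\notin E^+\}$. On it $\Gamma=0$ and $x\ne0$, so $u=-1$ almost everywhere by \eqref{eq:dot}. But $\gamma(\alpha),\gamma(\omega)\in E^+\cap E^-$, so $x(\alpha)=x(\omega)=0$, a contradiction. Hence $P\equiv0$ and $(1-u)x=0$ almost everywhere, which with \eqref{eq:zero} gives the assertion on $x$. As $G=0$, we have $\dot d=0$ and $\dot\kappa=7x^6(u-1)=0$.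
\end{proof}

The end points of an excursion lie in $E^+\cap\mathcal D$; there $d=0$, $x=\pm\beta$ and $\kappa=2x^7-2e\beta^7$. Writing $\mathrm{I}^\pm$ for type I with sign $e=\pm1$ and using Proposition~\ref{prop:j}, we find these values of $(x,\kappa)$:
\begin{equation}\label{eq:ends}
\begin{array}{c|ccc}
 & \mathrm{I}^+ & \mathrm{II} & \mathrm{I}^-\\ \hline
\text{start} & (\beta,\,0) & (-\beta,\,-4\beta^7) & (\beta,\,4\beta^7)\\
\text{end} & (-\beta,\,-4\beta^7) & (\beta,\,4\beta^7) & (-\beta,\,0)
\end{array}
\end{equation}
A rest state lies in $E^+$ and has $(x,\kappa)=(0,0)$; conversely,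
\begin{equation}\label{eq:rest}
\text{a state in $E$ with $x=0$, $\kappa=0$, $d=0$ is a rest state.}
\end{equation}

A \emph{cycle} of level $\eta\in(0,\eta_0)$ on $[a,b]$ is a trajectory in $Z$ from a rest state to a rest state that consists of: a leg in $E^+$ from $x=0$ to $\beta$; a $\mathcal D$-leg with sign $+1$ from $\beta$ to $-\varrho$; a zigzag of level $\eta$; a $\mathcal D$-leg with sign $-1$ from $\varrho$ to $-\beta$; a leg in $E^+$ from $-\beta$ to $0$. The slope is $1$ on the legs in $E^+$, and $-1$ on the $\mathcal D$-legs apart from at most one pause on each. The \emph{label} of the cycle is that of its zigzag. A cycle satisfies \eqref{eq:counter} with $j=1$ and \eqref{eq:clock}, since these express the values of $c,d$ at the ends of the zigzag, and it has $\max|x|=\varrho<\delta$.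

\begin{proposition}\label{prop:gap}
On the closure of each gap an admissible trajectory is a cycle. Different gaps of one admissible trajectory have different labels.
\end{proposition}

\begin{proof}
At the times of an excursion the state is not in $E$, and at its end points $x\neq0$; so each excursion lies with its end points in a gap. Fix a gap $(a,b)$.

\emph{Local finiteness.} An excursion lasts at least $2\beta$, since $x$ changes by $2\beta$ and $|u|\le1$. If infinitely many excursions accumulate at a time $\tau$, their lengths and hence their values of $\beta$ tend to $0$. At their end points $x\to0$ and $\kappa\to0$ by \eqref{eq:ends}, $d=0$, and the state is in the closed set $E$. So $\tau\in K$ by \eqref{eq:rest}. Hence a compact subinterval of $(a,b)$ meets only finitely many excursions.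

\emph{What precedes an excursion.} Let $(s_1,s_2)$ be an excursion in the gap. Let $\tau$ be the largest right end point $\le s_1$ of an excursion in the gap, which exists by local finiteness if there is any such end point, and $\tau=a$ otherwise. Then $\gamma\in E$ on $[\tau,s_1]$, and by Lemma~\ref{lem:inE}, $\kappa(\tau)=\kappa(s_1)$. We compare with \eqref{eq:ends}.
\begin{itemize}
\item \emph{Type $\mathrm{I}^+$.} Here $\kappa=0$, so $\tau=a$ or $\tau$ is the end of an excursion of type $\mathrm{I}^-$. In both cases $x(\tau)\le0<x(s_1)$. At the last time $\tau'\in[\tau,s_1)$ with $x=0$ the state is at rest by \eqref{eq:rest}, so $\tau'=a$. Thus $\tau=a$, no excursion of the gap comes earlier, and $x$ runs in $E^+$ with slope $1$ from $0$ to $\beta$.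
\item \emph{Type $\mathrm{II}$.} Here $\kappa=-4\beta^7<0$, so $\tau$ is the end of an excursion of type $\mathrm{I}^+$ with the same $\beta$. Then $x(\tau)=x(s_1)\ne0$, and Lemma~\ref{lem:inE} gives $\tau=s_1$.
\item \emph{Type $\mathrm{I}^-$.} Here $\kappa=4\beta^7>0$, so $\tau$ is the end of an excursion of type II with the same $\beta$. Then $x(\tau)=x(s_1)\ne0$, and Lemma~\ref{lem:inE} gives $\tau=s_1$.
\end{itemize}
So the gap contains at most one excursion of type $\mathrm{I}^+$, since it must be the first; at most one of type II, since it starts where that one ends; and at most one of type $\mathrm{I}^-$, since it starts where the one of type II ends.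

\emph{What precedes $b$.} Let $\tau$ be the right end point of the last excursion in the gap, or $\tau=a$ if there is none. Lemma~\ref{lem:inE} on $[\tau,b]$ gives $\kappa=0$ and $d=0$ there. If $\tau=a$, then $x$ is nondecreasing from $0$ to $0$, and $[a,b]\subset K$ by \eqref{eq:rest}, which is absurd. So by \eqref{eq:ends} the last excursion is of type $\mathrm{I}^-$; then $x$ runs in $E^+$ with slope $1$ from $-\beta$, and the first time with $x=0$ lies in $K$, so it is $b$.

Hence the gap contains exactly the excursions $\mathrm{I}^+$, II, $\mathrm{I}^-$, in immediate succession and with the same level, between two legs in $E^+$. The leg $\mathrm{I}^+$ and the first leg of II form a $\mathcal D$-leg with sign $+1$ from $\beta$ to $-\varrho$; the last leg of II and $\mathrm{I}^-$ form a $\mathcal D$-leg with sign $-1$ from $\varrho$ to $-\beta$. This is a cycle. Finally, the label determines $t^*$ by Lemma~\ref{lem:label}, and $t^*\in(a,b)$ by \eqref{eq:clock}; disjoint gaps cannot contain the same $t^*$.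
\end{proof}

\section{Reward and duration of cycles}\label{sec:reward}

The \emph{reward} of a cycle on $[a,b]$ is the increment of $w$,
\[
\mathcal J=\int_a^b(100x^4-y_1^2)\,dt=\mathcal J_{\rm mov}-\int_{\rm pauses}y_1^2\,dt ,
\]
where $\mathcal J_{\rm mov}$ is the integral over the times with $x\ne0$. The term $100x^4$ makes motion profitable. The term $-y_1^2$ vanishes at rest but not during a pause inside a cycle; it is needed because the constraints alone do not bound the length of pauses.

\begin{lemma}\label{lem:reward}
For a cycle on $[a,b]$ of level $\eta$ and label $(N_2,N_3)$: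
\begin{itemize}
\item[(i)] $\mathcal J_{\rm mov}>0$;
\item[(ii)] if $\mathcal J\ge0$, then $b-a\le C\eta^{15/2}\le CN^{-3}$;
\item[(iii)] $N\ge\frac1{13}\delta^{-5/19}$.
\end{itemize}
\end{lemma}

\begin{proof}
(i) We use the values of $y_1$ in \eqref{eq:table}. On $E^+$ the integrand is $(100-\frac14)x^4\ge0$. On the $\mathcal D$-legs $x^2\le1.1A$, so $0<y_1\le A=\beta^2$; they contribute at least $40(\beta^5+\varrho^5)-2(\beta+\varrho)\beta^4\ge(80-4.1)\beta^5>0$. On $\mathcal U$ we have $y_1^2\le\frac14x^4+S^2$, so a half-leg of radius $\rho$, where $\rho^2\ge2S$, contributes at least $\rho(\frac{99}5\rho^4-S^2)>0$. On $\mathcal V_\theta$ we have $x^2\le\theta S$, so $0\le y_1\le2S$, and a half-leg contributes at least $\sigma_\theta S^2(20\theta^2-4)>0$.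

(ii) A passage between $0$ and $\pm\rho$ takes the time $\rho$ and contributes $20\rho^5$ to $\int100x^4\,dt$. The cycle consists of four such passages with radius $\beta$, four with radius $\varrho\le1.05\beta$, and $4N_\theta$ with radius $\sigma_\theta\le\sqrt3\,\eta^{1/2}\beta$. With $N\le r=\eta^{-5/2}$ from Lemma~\ref{lem:label},
\[
\mathcal J_{\rm mov}\le C\beta^5(1+N\eta^{5/2})\le C\beta^5,\qquad \text{moving time}\le C\beta(1+N\eta^{1/2})\le C\beta\eta^{-2}.
\]
During a pause $|y_1|$ equals $A$, $S$ or $(\theta-1)S$, so $y_1^2\ge S^2=\eta^2\beta^4$. If $\mathcal J\ge0$, the total length of the pauses is therefore at most $\mathcal J_{\rm mov}/S^2\le C\beta\eta^{-2}$. Since $\beta=\eta^{19/2}$ and $\eta\le N^{-2/5}$, (ii) follows.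

(iii) From $\eta^{19/2}=\beta<\delta$ we get $r=\eta^{-5/2}>\delta^{-5/19}$, and $r\le13N$.
\end{proof}

The proof of (ii) shows the role of the size of $k$. The number of loops is about $\eta^{-5/2}$ whatever $k$ is, while the duration is bounded by $C\eta^{k/2-2}\le CN^{-(k-4)/5}$. There are $N+1$ labels with a given $N$, so the exponent $(k-4)/5$ has to exceed $2$; for $k=19$ it is $3$.

\begin{lemma}\label{lem:dense}
Every nonempty open interval $(s,s')\subset I_0$ contains an interval $[a,b]$ carrying a cycle in $M$ without pauses.
\end{lemma}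

\begin{proof}
Pick $t_0\in(s,s')$ and put $\Theta_0=\frac{9+2t_0}{5-6t_0}$, so that $\frac{5\Theta_0-9}{6\Theta_0+2}=t_0$; as $\frac1{12}<t_0<\frac1{10}$, we have $2<\Theta_0<3$. Since $\Theta=2+n_3/n$, we can choose labels with $N\to\infty$ and $\Theta\to\Theta_0$, by letting $N_3/N_2$ tend to $(\frac23)^{3/2}\frac{\Theta_0-2}{3-\Theta_0}$. By Lemma~\ref{lem:label}, for large $N$ there is a solution $\eta\in(0,\eta_0)$ of \eqref{eq:counter} with $j=1$, and $\eta\le N^{-2/5}\to0$; so eventually $\varrho<\delta$, and $t^*\to t_0$ by Lemma~\ref{lem:tstar}.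

Fix such a label and an order $\theta_1,\dots,\theta_N$ of the loops. Start from a rest state at a time $a\in\mathbb R$, to be chosen, and apply $u=\pm1$ as follows.
\begin{itemize}
\item $u=1$ from $x=0$ to $\beta$. Here $P=0$, $G=0$, $\kappa=0$, $d=0$. On arrival $\Gamma=m(A)$ and $7c-x^7=\kappa-2x^7=-2\beta^7$, so the state is in $\mathcal D$ with sign $+1$.
\item $u=-1$ from $\beta$ to $-\varrho$. Here $\Gamma=m(A)$, $G=0$, $d=0$, and $7c-x^7$ has derivative $-7x^6(1+u)=0$; the state stays in $\mathcal D$. On arrival $P=m(A)-m(A+S)=P_\eta$.
\item The zigzag. While $u=1$, $P=P_\eta$ is constant, and at $x=\sigma_\theta$ we have $\Gamma=P_\eta+m(\theta S)=\Gamma^\theta_\eta$. While $u=-1$, $\Gamma=\Gamma^\theta_\eta$ is constant, and at $x=-\sigma_\theta$ again $P=P_\eta$. On arrival at $x=\varrho$ we have $\Gamma=P_\eta+m(A+S)=m(A)$. By \eqref{eq:counter} with $j=1$, $7c$ has increased from $-\varrho^7-2\beta^7$ by $2\varrho^7+4\beta^7$, so $7c-x^7=2\beta^7$. The times $t_h$ have the form $a+o_h$ with offsets $o_h$ independent of $a$, and by \eqref{eq:dd} $d=aW+\sum_h\mu_ho_h-Y$. Choose $a$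 so that $d=0$. Then the state is in $\mathcal D$ with sign $-1$.
\item $u=-1$ from $\varrho$ to $-\beta$. Again $\Gamma$, $d$ and $7c-x^7$ are constant. On arrival $P=0$, $d=0$ and $\kappa=2\beta^7+2x^7=0$.
\item $u=1$ from $-\beta$ to $0$, in $E^+$ with $\kappa=0$, $d=0$. By \eqref{eq:rest} we arrive at rest, at a time $b$.
\end{itemize}
This is a cycle in $M$ without pauses, so $\mathcal J=\mathcal J_{\rm mov}>0$ and $b-a\le CN^{-3}\to0$ by Lemma~\ref{lem:reward}, whose proof does not use the position of $[a,b]$. By \eqref{eq:clock}, $t^*\in(a,b)$. As $t^*\to t_0$, eventually $[a,b]\subset(s,s')$.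
\end{proof}

\section{The point $q$ and the proof of Theorem~\ref{thm:main}}\label{sec:proof}

Let $C_1$ be the constant of Lemma~\ref{lem:reward}(ii). For an integer $N_0\ge1$ we have $\sum_{N\ge N_0}(N+1)N^{-3}\le2\sum_{N\ge N_0}N^{-2}\le4/N_0$. Given $\varepsilon$, fix $\delta>0$ with \eqref{eq:delta} and
\begin{equation}\label{eq:delta2}
52\,C_1\,\delta^{5/19}\le\frac\varepsilon{60}.
\end{equation}

\begin{lemma}\label{lem:max}
Among the admissible trajectories there is one that maximizes $w(\frac1{10})$.
\end{lemma}

\begin{proof}
The control $u=0$ gives an admissible trajectory. Since $M$ is open, we first show that admissible trajectories stay away from its boundary. By Proposition~\ref{prop:gap}, $x=0$ on $K$ and $|x|\le\varrho<\delta$ on a gap, where $\varrho$ is determined by the label. If $\varrho\ge\delta/2$, then $1.1\,\eta^{19}\ge\delta^2/4$, so $N\le\eta^{-5/2}$ is bounded, and only finitely many labels are concerned. Let $\bar\rho<\delta$ be the maximum of $\delta/2$ and of the finitely many values $\varrho\in[\delta/2,\delta)$. Then $|x|\le\bar\rho$ along all admissible trajectories.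

Let $\gamma_i$ be admissible, with controls $u_i$, such that $w_i(\frac1{10})$ tends to the supremum. The closed unit ball of $L^\infty(I_0)$, the dual of the separable space $L^1(I_0)$, is weak-$*$ sequentially compact, so along a subsequence $\int u_i\varphi\,dt\to\int u\varphi\,dt$ for all $\varphi\in L^1(I_0)$, with $|u|\le1$. Then $x_i(t)=\int_{1/12}^tu_i\,ds$ converges pointwise to $x(t)=\int_{1/12}^tu\,ds$, and uniformly since all $x_i$ are $1$-Lipschitz. The remaining equations in \eqref{eq:system} do not contain $u$ and are triangular: $\dot y$ is a polynomial in $x$; $\dot c,\dot d$ are polynomials in $t,x,y$; $\dot z,\dot w$ are polynomials in $x,y,c,d$. So $y_i$, then $c_i,d_i$, then $z_i,w_i$ converge uniformly, and the limit is a trajectory of $u$ in $\{|x|\le\bar\rho\}\subset M$. It satisfies the end conditions and attains the supremum.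
\end{proof}

Let $w^*$ be the maximum and $q=(\frac1{10},0,0,0,0,0,0,w^*)$. Part 1 of Theorem~\ref{thm:main} holds by Lemma~\ref{lem:max}. Let $\gamma$ be any trajectory from $p$ to $q$, with control $u$. Since $\dot t=1$, its duration is $\frac1{10}-\frac1{12}=\frac1{60}$, and after a translation of time its interval is $I=I_0$. It is admissible and maximizes $w(\frac1{10})$. Let $K$ be its set of rest times, which is compact.

\emph{Step 1: every gap has $\mathcal J\ge0$.} Replace $u$ by $0$ on a gap $(a,b)$. The new trajectory rests on $[a,b]$, with $z=0$ and $w$ constant. At time $b$ its coordinates other than $w$ agree with those of $\gamma$, and $w$ occurs in no right-hand side of \eqref{eq:system}, so they agree afterwards. The new trajectory is admissible with final value $w^*-\mathcal J\le w^*$.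

\emph{Step 2: $|K|\ge(1-\varepsilon)|I|$.} By Proposition~\ref{prop:gap} the gaps have distinct labels, and there are $N+1$ labels with $N_2+N_3=N$. By Step 1, Lemma~\ref{lem:reward}(ii), (iii) and \eqref{eq:delta2}, the total length of the gaps is at most $4C_1\cdot13\,\delta^{5/19}\le\varepsilon/60$.

\emph{Step 3: $K$ contains no interval.} If $(s,s')\subset K$, replace $u$ on the interval $[a,b]\subset(s,s')$ of Lemma~\ref{lem:dense} by the control of the cycle given there. The cycle lies in $Z\cap M$ and ends at rest, so the new trajectory is admissible. Along $\gamma$, $w$ is constant on $[a,b]$; so the new final value is $w^*+\mathcal J_{\rm mov}>w^*$, a contradiction.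

\emph{Step 4: $u=0$ almost everywhere on $K$, and $u\in\{-1,0,1\}$ almost everywhere on $I$.} The first assertion is \eqref{eq:zero}; the second follows from it and Proposition~\ref{prop:gap}.

\emph{Step 5: discontinuity.} Let $v=u$ almost everywhere and suppose that $v$ is continuous at a density point $t_*$ of $K$ in the interior of $I$. Since $K$ is closed, $t_*\in K$. Every neighborhood of $t_*$ meets $K$ in a set of positive measure, on which $v=0$ almost everywhere by Step 4. So $v(t_*)=0$, and $|v|<1$ on some interval $(t_*-h,t_*+h)\subset I$. By Step 4, $u=0$ almost everywhere on this interval. Hence $x\equiv x(t_*)=0$ there, and $y,c,d$ are constant, equal to their value $0$ at $t_*$. So the interval lies in $K$, contradicting Step 3. This proves part 2 and completes the proof of Theorem~\ref{thm:main}. \qed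

\begin{remark}
The density points of $K$ form a set of measure $|K|>0$, so no control steering $p$ to $q$ agrees almost everywhere with a function that is continuous almost everywhere. Equivalently, none agrees almost everywhere with a Riemann integrable function: a bounded function is Riemann integrable if and only if it is continuous almost everywhere, and truncation to $[-1,1]$ makes a function bounded without creating discontinuities. All these controls take only the values $-1,0,1$ almost everywhere. The example is consistent with (R): the set $K$ is nowhere dense, and on each gap the control is almost everywhere equal to a piecewise constant function with finitely many pieces.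
\end{remark}
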